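# A complemented block basis whose complement has no unconditional basis

## 1. A power function with one bump

Everything in this lecture turns on a family of functions that look like $t^p$ except near one point, where they are larger by a big factor $k$. We build them first, then build a Banach space out of them, and then say what the space is for.

Fix exponents
$$1<q_1<p_1<q_2<p_2<\dots<\tfrac32 .$$
For each $m\ge 1$ write $p=p_m$, and let $k=k_m\ge2$ be an integer and $0<a_-\le\frac12$, $1\le a_+$ real numbers (all depending on $m$). Put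
$$\bar A=\max(4/a_-,\;a_+k),\qquad A=2k^{\frac1{2-p}+\frac1{p-q_m}},$$
and let $\Xi$ be an integer so large that
$$\Xi\ge(4A)^2,\qquad \Xi^{1/p}\ge(kA\bar A)^2. \tag{1.1}$$
For $1\le i\le k$ define a *scale*, a *location* and a *window*:
$$s_i=\Xi^i,\qquad t_i=4(ks_i)^{-1/p},\qquad I_i=[a_-s_i^{-1/p},\,a_+s_i^{-1/p}] .$$
The values of $k$, $a_\pm$ and $\Xi$ will be fixed in Section 6. For now only the inequalities above matter.

**Definition (bump functions).** For $1\le i\le k_m$ and $u,t\geq 0$ (with $u>0$ in the first formula),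
$$\theta_{m,i}(u)=\max\Big\{1,\;k\min\big\{1,(2u/t_i)^{2-p},(t_i/u)^{p-q_m}\big\}\Big\},\qquad M_{m,i}(t)=p\int_0^t u^{p-1}\theta_{m,i}(u)\,du .$$

If $\theta$ were identically $1$ we would get $M(t)=t^p$. The factor $\theta_{m,i}$ equals $k$ on $[t_i/2,t_i]$ and falls back to $1$ on both sides, slowly enough that $M_{m,i}$ keeps good convexity: on the left slope the integrand is a multiple of $u$, on the right slope a multiple of $u^{q_m-1}$. The bumps of different $i$ are very far apart.

**Lemma 1.** With $p=p_m$, $k=k_m$: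

1. $t^p\le M_{m,i}(t)\le kt^p$, and $\sum_{i\le k}M_{m,i}(t)\le 2kt^p$.
2. $M_{m,i}(1)\le2$.
3. $M_{m,j}(t)\le2t^p$ for $t\in I_i$ and $j\ne i$.
4. $M_{m,i}(t_i)\ge 2/s_i$.
5. $s\mapsto M_{m,i}(s^{1/2})$ is concave, and for $1\le r\le q_m$ the function $s\mapsto M_{m,i}(s^{1/r})$ is convex.

*Proof.* Clearly $1\le\theta_{m,i}\le k$ and $\theta_{m,i}=k$ on $[t_i/2,t_i]$. Moreover $\theta_{m,i}=1$ off $[t_i/A,At_i]$. Indeed, for $u<t_i/A$ we have $(2u/t_i)^{2-p}\le(2/A)^{2-p}\le k^{-1}$, and for $u>At_i$ we have $(t_i/u)^{p-q_m}\le A^{-(p-q_m)}\le k^{-1}$.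

(1) The first part follows from $1\le\theta_{m,i}\le k$. By (1.1), $t_{i+1}/t_i=\Xi^{-1/p}\le(kA\bar A)^{-2}$, so $At_{i+1}<t_i/A$ and the intervals $[t_i/A,At_i]$ are disjoint. At each $u$ at most one $\theta_{m,i}(u)$ exceeds $1$, hence $\sum_i\theta_{m,i}\le k+(k-1)\le2k$. Integrate.

(2) The part of $\theta_{m,i}$ above $1$ lives in $[0,At_i]$ and is at most $k$. So $M_{m,i}(1)\le1+k(At_i)^p=1+(4A)^p/s_i\le 1+(4A)^2/\Xi\le2$.

(3) Since $s_i^{-1/p}=k^{1/p}t_i/4$, the definition of $\bar A$ gives $I_i\subset[t_i/\bar A,\bar At_i]$. Let $t\in I_i$. If $j<i$, then $t\le\bar At_i\le\bar A(kA\bar A)^{-2}t_j\le t_j/A$, so $\theta_{m,j}=1$ on $(0,t)$ and $M_{m,j}(t)=t^p$. If $j>i$, then $t\ge t_i/\bar A\ge(kA\bar A)^2t_j/\bar A\ge kAt_j$, so $M_{m,j}(t)\le t^p+k(At_j)^p\le t^p+k(t/k)^p\le2t^p$.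

(4) $M_{m,i}(t_i)\ge p\int_{t_i/2}^{t_i}ku^{p-1}du=kt_i^p(1-2^{-p})\ge\frac12kt_i^p=\frac12\,4^p/s_i\ge2/s_i$.

(5) With $u=s^{1/r}$, the derivative of $M_{m,i}(s^{1/r})$ in $s$ is $\frac pr u^{p-r}\theta_{m,i}(u)$. Now
$$u^{p-2}\theta_{m,i}=\max\big\{u^{p-2},\,k\min\{u^{p-2},(2/t_i)^{2-p},t_i^{p-q_m}u^{q_m-2}\}\big\}$$
is nonincreasing, since every function in it is. Likewise
$$u^{p-q_m}\theta_{m,i}=\max\big\{u^{p-q_m},\,k\min\{u^{p-q_m},(2/t_i)^{2-p}u^{2-q_m},t_i^{p-q_m}\}\big\}$$
is nondecreasing, and so is $u^{p-r}\theta_{m,i}=u^{q_m-r}\cdot u^{p-q_m}\theta_{m,i}$ for $r\le q_m$. $\square$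

## 2. The sequence space and the averaging projection

For each $m$ choose further an integer $N_m\ge1$ (fixed in Section 6). Let
$$\Gamma_m=\{(m,n,i):n\le N_m,\ i\le k_m\},\qquad \Gamma=\bigcup_m\Gamma_m,\qquad M_{(m,n,i)}=M_{m,i}.$$
We call $m$ the *group*, $n$ the *block number* and $i$ the *type* of the coordinate. For a scalar function $f$ on $\Gamma$ (real or complex scalars) let
$$\rho(f)=\sum_{\gamma\in\Gamma}M_\gamma(|f_\gamma|),\qquad X=\{f:\rho(f)<\infty\},\qquad \|f\|=\inf\{\lambda>0:\rho(f/\lambda)\le1\}.$$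

This is a *Musielak–Orlicz sequence space* with its *Luxemburg norm*: one convex function per coordinate, and the unit ball is $\{\rho\le1\}$. If every $M_\gamma$ is $t^p$, the space is $\ell_p$. With two coordinates and the functions $t$ and $t^2$, the unit ball is $|x|+|y|^2\le1$, and the norm of $(1,1)$ is the solution $\lambda=\frac{1+\sqrt5}2$ of $\lambda^{-1}+\lambda^{-2}=1$.

By Lemma 1(5) with $r=1$ each $M_\gamma$ is convex, and concavity of $M_\gamma(\sqrt\cdot)$ gives $M_\gamma(\lambda t)\le\lambda^2M_\gamma(t)$ for $\lambda\ge1$. From this: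

* *$X$ is a normed space.* $\rho(f+g)\le\frac12\rho(2f)+\frac12\rho(2g)\le2\rho(f)+2\rho(g)$, so $X$ is a vector space. The triangle inequality is the convexity of $\rho$: with $\alpha=\|f\|$, $\beta=\|g\|$ nonzero, $\rho\big(\frac{f+g}{\alpha+\beta}\big)\le\frac{\alpha}{\alpha+\beta}\rho(f/\alpha)+\frac\beta{\alpha+\beta}\rho(g/\beta)\le1$ (that $\rho(f/\|f\|)\le1$ is the next item).
* $\rho(f/\|f\|)=1$ *for* $f\ne0$. The function $h(\lambda)=\rho(f/\lambda)$ is finite, nonincreasing, continuous (dominated convergence), tends to $0$ at $\infty$, and $h(\lambda)\ge\rho(f)/\lambda\to\infty$ as $\lambda\to0$. So at the infimum $h=1$.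
* $\|f\|\le\max(1,\rho(f))$, because $\rho(f/\rho(f))\le1$ when $\rho(f)>1$, by convexity. Also $\rho(f)\ge1\Rightarrow\|f\|\ge1$, because $0<\|f\|<1$ would give $\rho(f)\le\|f\|\,\rho(f/\|f\|)<1$.
* $|f_\gamma|\le\|f\|$, since $M_\gamma(t)\ge t^{p_m}$ and $M_\gamma(|f_\gamma|/\|f\|)\le1$.
* *$X$ is complete.* A Cauchy sequence $(f^j)$ converges at each coordinate, to some $f$. If $\|f^j-f^l\|\le\epsilon$ for large $j,l$, then $\sum_{\gamma\in F}M_\gamma(|f^j_\gamma-f^l_\gamma|/\epsilon)\le1$ for finite $F$; let $l\to\infty$, then $F\uparrow\Gamma$, to get $f^j-f\in X$ and $\|f^j-f\|\le\epsilon$.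
* *The unit vectors $(e_\gamma)$ form a basis, in any order, and diagonal operators with multipliers of modulus $\le1$ have norm $\le1$.* For each $\lambda$ the tails of the convergent series $\rho(f/\lambda)$ tend to $0$, so truncations of $f$ converge to $f$ in norm. The second claim holds because $\rho$ is monotone in $|f|$.

Enumerate $\Gamma$ so that the sets $B_{m,n}=\{(m,n,i):i\le k_m\}$ are consecutive intervals, and put
$$y_{m,n}=\sum_{i\le k_m}e_{(m,n,i)},\qquad (Pf)_{(m,n,i)}=\frac1{k_m}\sum_{j\le k_m}f_{(m,n,j)}.$$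

**Lemma 2.** $P$ is a projection of $X$ onto the closed linear span of the $y_{m,n}$, and $\|P\|\le2$.

*Proof.* Let $a_{m,n}$ be the average of $f$ over $B_{m,n}$. Lemma 1(1) and convexity of $t^{p_m}$ give
$$\sum_iM_{m,i}(|a_{m,n}|)\le2k_m|a_{m,n}|^{p_m}\le2\sum_i|f_{(m,n,i)}|^{p_m}\le2\sum_iM_{m,i}(|f_{(m,n,i)}|).$$
Sum over blocks: $\rho(Pf)\le2\rho(f)$. If $\|f\|=1$, then $\rho(Pf/2)\le\frac12\rho(Pf)\le1$. Clearly $P^2=P$ and $Py_{m,n}=y_{m,n}$. Since truncations of $Pf$ to finitely many blocks converge to $Pf$, the range is the closed span of the $y_{m,n}$. $\square$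

So the projection does not notice the bumps: the sum of the $k$ functions in a block is at most $2kt^p$, as if all of them were $2t^p$. A flat vector of the right length, on the other hand, notices them very well.

**Example (flat vectors of length $s_i$).** Let $N_m\ge s_i$, and let $F$ be a set of $s_i$ coordinates in group $m$, all of one type.

If the type is $i$, then $\rho(t_i1_F)=s_iM_{m,i}(t_i)\ge2$ by Lemma 1(4), so $\|1_F\|\ge 1/t_i=\frac14(ks_i)^{1/p}$.

If the type is $j\ne i$, take $t=(2s_i)^{-1/p}$. It lies in $I_i$ because $a_-\le\frac12\le 2^{-1/p}\le a_+$. By Lemma 1(3), $\rho(t1_F)\le s_i\cdot2t^p=1$, so $\|1_F\|\le(2s_i)^{1/p}$.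

At the length $s_i$, type $i$ is more expensive than all other types by a factor of order $k^{1/p}$.

## 3. Complements of block bases: the conjecture that $(X,P)$ refutes

Here is what the construction is for. Let $X$ be an infinite-dimensional Banach space with a basis $\{x_n\}$. A *block basis* is a sequence of nonzero vectors $y_n=\sum_{i=p_n+1}^{p_{n+1}}a_ix_i$ with $p_0=0<p_1<p_2<\dots$. We write $[\{z_n\}]$ for closed linear span and $\approx$ for isomorphism of Banach spaces. We say that $\{y_n\}$ is a *$P$-complemented* block basis if $P:X\to X$ is a bounded linear projection onto $[\{y_n\}]$. A basis is *unconditional* if all its diagonal operators with bounded multipliers are bounded. It is *$1$-unconditional* if diagonal operators with multipliers of modulus $\le1$ have norm $\le1$. Every unconditional basis becomes $1$-unconditional under the equivalent norm $\sup_{|\theta_n|\le1}\|\sum\theta_nc_nx_n\|$.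

**Conjecture (to be refuted).** If $\{x_n\}$ is an unconditional basis of $X$ and $\{y_n\}$ is a $P$-complemented block basis, then there are $n_1<n_2<\dots$ with $(I-P)(X)\approx[\{x_{n_i}\}]$. In particular $(I-P)(X)$ has an unconditional basis. (If $(I-P)(X)$ is finite-dimensional, the sequence $n_1<n_2<\dots$ may be finite, possibly empty.)

In words: after removing a complemented block basis, is what remains just a part of the old basis?

**Theorem 3.** There are a Banach space $X$ with a $1$-unconditional basis, a block basis $\{y_\nu\}$ of it (all coefficients equal to $1$) and a projection $P$ of $X$ onto $[\{y_\nu\}]$ with $\|P\|\le2$, such that $(I-P)(X)$ has no unconditional basis.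

Every $[\{x_{n_i}\}]$ has an unconditional basis, so both assertions of the conjecture fail. The space and projection are those of Section 2, with the constants of Section 6.

Two cases by hand. First let $X=\ell_p$ with $1\le p<\infty$, $y_n=x_{2n-1}+x_{2n}$, and $P$ averaging over pairs. Then $(I-P)(X)$ is the closed span of the disjoint vectors $x_{2n-1}-x_{2n}$, all of norm $2^{1/p}$, so it is a copy of $\ell_p\approx[\{x_{2n}\}]$. Second, let $X=\ell_p$ and average over disjoint blocks of growing length. Then $(I-P)(X)$ is an infinite-dimensional complemented subspace of $\ell_p$, and such subspaces are isomorphic to $\ell_p$ by Pełczyński's theorem. So the conjecture holds here too: long blocks alone do nothing, and the coordinates in a block have to be told apart. This is the job of the bumps.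

## 4. Short blocks: exchanging $y_n$ for one coordinate

The sensible first approach is to prove the conjecture: throw out one coordinate per block in exchange for $y_n$. Let us carry this out and see what it needs. Let $\{x_i\}$ be an unconditional basis of $X$ with coefficient functionals $x_i^*$, $B_n=\{p_n+1,\dots,p_{n+1}\}$, $y_n=\sum_{i\in B_n}a_ix_i$ a $P$-complemented block basis, $f_n=y_n^*\circ P\in X^*$ (with $y_n^*$ the coefficient functionals of the basic sequence $(y_n)$), and $b_i=f_n(x_i)$ for $i\in B_n$. Then $\sum_{i\in B_n}a_ib_i=f_n(y_n)=1$.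

**Proposition 4.** If $\delta:=\inf_n\max_{i\in B_n}|a_ib_i|>0$, and $i_n\in B_n$ attains the maximum, then $(I-P)(X)\approx[x_i:i\notin\{i_n\}]$. In particular the conjecture is true whenever $\sup_n(p_{n+1}-p_n)<\infty$.

*Proof.* First we replace $P$ by an operator that acts block by block. Let $R_B$ be the restriction to the coordinates in $B$, $\Pi_M$ the basis projection onto the span of the first $M$ blocks, and, for signs $\varepsilon$ constant on blocks, $D_\varepsilon$ the corresponding diagonal operator. For $x\in X$,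
$$\Pi_MD_\varepsilon PD_\varepsilon\Pi_Mx=\sum_{n,n'}\varepsilon_n\varepsilon_{n'}f_n(R_{B_{n'}}x)\,y_n ,$$
with $n,n'$ running over the first $M$ blocks. Averaging over these signs leaves
$$Q_Mx=\sum_{n\text{ among the first }M}f_n(R_{B_n}x)\,y_n,$$
and $\sup_M\|Q_M\|<\infty$ by unconditionality. On finitely supported $x$ the sequence $Q_Mx$ is eventually constant, so $Q_M$ converges strongly to a bounded operator $Qx=\sum_nf_n(R_{B_n}x)y_n$. In particular $Qx_{i_n}=b_{i_n}y_n$.

Now we make the exchange. The diagonal operator $x\mapsto\sum_nx^*_{i_n}(x)(a_{i_n}b_{i_n})^{-1}x_{i_n}$ is bounded, because its multipliers are at most $1/\delta$ in modulus. Following it by $Q$ gives the bounded operator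
$$\mathcal Jx=\sum_nx^*_{i_n}(x)\,a_{i_n}^{-1}\,y_n .$$
Since $x^*_{i_n}(y_n)=a_{i_n}$ and $x^*_{i_n}(y_l)=0$ for $l\ne n$, $\mathcal J$ is a projection onto $[\{y_n\}]$. Its kernel is $\{x:x^*_{i_n}(x)=0\ \forall n\}=[x_i:i\notin\{i_n\}]$. Both $(I-P)(X)$ and $\ker\mathcal J$ are isomorphic to $X/[\{y_n\}]$, hence to each other. Finally, if $|B_n|\le\ell$ for all $n$, then $\sum_{B_n}a_ib_i=1$ forces $\delta\ge1/\ell$. $\square$

The proof stops exactly at the boundedness of $\mathcal J$. In the space of Section 2 we have $a_i=1$ and $b_i=1/k_m$ on $B_{m,n}$, so $\max_{B_{m,n}}|a_ib_i|=1/k_m$, which will tend to $0$. And $\mathcal J$ would send a unit vector, of norm at most $2$ (since $M_\gamma(\frac12)\le\frac12M_\gamma(1)\le1$), to $y_{m,n}$, whose norm is at least $k_m^{1/p_m}$. By Proposition 4, every counterexample must have unbounded block lengths and $\inf_n\max_{i\in B_n}|a_ib_i|=0$.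

Failure of one method is not a disproof, since some other unconditional basis of $(I-P)(X)$ might exist. Here is the count that will exclude all of them. In group $m$ there are $k$ types with $N$ coordinates each, but $(I-P)$ has rank only $(k-1)N$ there. If every vector of an unconditional basis mostly lived on one type, some type $i$ would be served by at most about $(1-\frac1k)N$ basis vectors. But $I-P$ compressed to type $i$ is $(1-\frac1k)$ times the identity of an $N$-dimensional space. So an $N/k$-dimensional piece of type $i$ has to be carried by basis vectors that live substantially on other types, and at the scale $s_i$ this is too cheap by a factor $k^{1/p}$.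

## 5. Random signs, square functions and traces

**Conventions.** $R_B$ denotes restriction to a set $B$ of coordinates (norm $\le1$ for $1$-unconditional bases). $\mathbb E$ is the expectation over independent uniform signs $\varepsilon_l=\pm1$. For $r>1$, $r^*=r/(r-1)$. "Unimodular" means of modulus $1$.

**Khintchine's inequality.** $(\sum|a_l|^2)^{1/2}\le2\,\mathbb E|\sum\varepsilon_la_l|$. For real $a_l$ put $Z=\sum\varepsilon_la_l$. Then $\mathbb EZ^4=\sum_la_l^4+3\sum_{l\ne l'}a_l^2a_{l'}^2\le3(\mathbb EZ^2)^2$, and Hölder's inequality $\mathbb EZ^2\le(\mathbb E|Z|)^{2/3}(\mathbb EZ^4)^{1/3}$ gives $(\mathbb EZ^2)^{1/2}\le\sqrt3\,\mathbb E|Z|$. For complex $a_l=x_l+iy_l$, $\mathbb E|\sum\varepsilon_la_l|$ is at least the Euclidean length of $(\mathbb E|\sum\varepsilon_lx_l|,\mathbb E|\sum\varepsilon_ly_l|)$, so $\sqrt3\le2$ works again. (By Szarek even $\sqrt2$ suffices.)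

**Matrix norms.** For finite matrices acting between $\ell_2$-spaces, $\|\cdot\|_{HS}$ is the square root of the sum of $|{\rm entries}|^2$ and $\|\cdot\|_1$, the trace norm, is the sum of the singular values. We use the standard facts $|\operatorname{tr}(AB)|\le\|A\|_{HS}\|B\|_{HS}$; $|\operatorname{tr}(AB)|\le\|A\|_1\|B\|$; $\|A\|_1\le\operatorname{rank}(A)\|A\|$; compression to a set of coordinates does not increase $\|\cdot\|_1$; $\|Q\|_{HS}=\sqrt r$ for an orthogonal projection of rank $r$. Splitting $A$ into its rows, each of rank at most one, shows that $\|A\|_1$ is at most the sum of the $\ell_2$-norms of the rows.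

Now the facts about $X$.

**Fact F1.** If $f$ is supported in $\Gamma_m$, then $\|f\|_{\ell_p}\le\|f\|\le k^{1/p}\|f\|_{\ell_p}$ with $p=p_m$, $k=k_m$. Also $\|e_\gamma\|\le2$, and $|f_\gamma|\le\|f\|$ for $f\in X$.

*Proof.* The first claim is $t^p\le M_{m,i}(t)\le kt^p$ inserted in $\rho(f/\lambda)$, with $\lambda=\|f\|$ and $\lambda=k^{1/p}\|f\|_{\ell_p}$. The second is $M_\gamma(\frac12)\le\frac12M_\gamma(1)\le1$. The third was shown in Section 2. $\square$

**Fact F2.** Let $1<r\le2$ and let $f_1,\dots,f_n\in X$ be supported in $\bigcup\{\Gamma_l:q_l\ge r\}$. Then $\mathbb E\|\sum\varepsilon_lf_l\|\le2(\sum\|f_l\|^r)^{1/r}$.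

*Proof.* We may assume all $f_l\ne0$. Put $c_l=\|f_l\|$ and normalize $\sum c_l^r=1$. By Jensen for the concave $M_\gamma(\sqrt\cdot)$, then "$\ell_2$-norm $\le\ell_r$-norm", then convexity of $M_\gamma(\cdot^{1/r})$ with weights $c_l^r$,
$$\mathbb E\rho\Big(\sum\varepsilon_lf_l\Big)\le\sum_\gamma M_\gamma\Big(\big(\sum|f_l(\gamma)|^2\big)^{1/2}\Big)\le\sum_\gamma M_\gamma\Big(\big(\sum c_l^r|f_l(\gamma)/c_l|^r\big)^{1/r}\Big)\le\sum_lc_l^r\rho(f_l/c_l)=1.$$
Use $\|\cdot\|\le1+\rho(\cdot)$. $\square$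

**Fact F3.** For finitely many $f_l\in X$: $\frac12\|(\sum|f_l|^2)^{1/2}\|\le\mathbb E\|\sum\varepsilon_lf_l\|\le2\|(\sum|f_l|^2)^{1/2}\|$.

*Proof.* Left: by Khintchine at each coordinate, $(\sum|f_l|^2)^{1/2}\le2\,\mathbb E|\sum\varepsilon_lf_l|$; take norms. Right: normalize the square function to norm $1$. The first inequality in the proof of F2 (which needs no support condition) gives $\mathbb E\rho(\sum\varepsilon_lf_l)\le1$, and $\|\cdot\|\le1+\rho(\cdot)$. $\square$

**Fact F4.** $\|(\sum|f_l|^2)^{1/2}\|\ge(\sum\|f_l\|^2)^{1/2}$ for finitely many $f_l\in X$.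

*Proof.* Let $c_l=\|f_l\|>0$, $\sum c_l^2=1$. Concavity of $M_\gamma(\sqrt\cdot)$ gives $\rho\big((\sum c_l^2|f_l/c_l|^2)^{1/2}\big)\ge\sum c_l^2\rho(f_l/c_l)=1$, so the norm is $\ge1$. $\square$

**Fact F5 (extraction).** If $V:Y_1\to Y_2$ is bounded between spaces with $1$-unconditional bases, and $(\Omega_n)$, $(\Lambda_n)$ are finite families of pairwise disjoint coordinate sets, then $\|\sum_nR_{\Lambda_n}VR_{\Omega_n}\|\le\|V\|$.

*Proof.* The operator equals $\mathbb E\,(\sum_n\varepsilon_nR_{\Lambda_n})V(\sum_n\varepsilon_nR_{\Omega_n})$, and the outer factors have norm $\le1$. $\square$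

## 6. The order in which the constants are chosen

For each $m$ put $p=p_m$, $C=m$; the number $C$ is the isomorphism constant that group $m$ will exclude. Choose in this order:

* $k=k_m=10^{24}m^{24}$, so that $k^{1/3}=10^8C^8$;
* $\eta\in(0,1)$ with $4C^4\eta^{1/4}\le\frac1{1000k^2}$; then $d_1=(2C^3/\eta)^{q_1^*}$ and $D_1=d_1(4C^2/\eta)^2$;
* $\eta_2\in(0,1)$ with $Ck^{1/2}\eta_2^{1/4}D_1^{1/2}\le\frac1{1000k}$; then $\Delta=\max\{(C/\eta)^2,\ d_1,\ 16C^6\eta_2^{-2},\ (Ck/\eta_2)^{p^*}\}$;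
* $\eta_3\in(0,1)$ with $4C^4\eta_3^{1/2}\le\frac1{10^4k}$; then $L_0=\lceil(2C^2/\eta_3)^2\rceil$, $\Delta'=(\Delta^2+1)(C^2k/\eta_3)^{p^*}$, $\Delta_*=1+\Delta^2+L_0\Delta'+\Delta^4$;
* $a_-=\eta\eta_2/(8C^2)$ and $a_+=L_0$ (so $a_-\le\frac12$, $a_+\ge1$), which determine $\bar A$ and $A$;
* $\Xi$ satisfying (1.1) and $\Xi\ge2L_0$, which determines $s_i,t_i,I_i$ and the functions $M_{m,i}$;
* finally, inductively in $m$, with $d=\sum_{l<m}k_lN_l$ and $q=q_{m+1}>p$, an integer $N=N_m$ so large that, with $D=kN$,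

$$32C^4D^{1-(1/p-1/q)}+8C^4dk\,D^{1/2}\le \tfrac N{100k}, \tag{N1}$$
$$2C^2d+C^2(12800\,C^8k)^{q^*}D^{q^*/p^*}\le \tfrac N{20}, \tag{N2}$$
$$4C^4L_0\Delta_*s_k\le \tfrac N{100k}. \tag{N3}$$

The last choice is possible because $1/p>1/q$ and $q^*<p^*$ (so every power of $D$ on the left has exponent less than $1$), and no other constant depends on $N$. The three $\eta$'s are truncation thresholds. The $\Delta$'s, $d_1$ and $L_0$ bound numbers of entries in sparse matrices. The window $[a_-,a_+]$ is made wide enough to contain everything the truncations leave over, and the scales $s_i$ are then separated beyond that window. Finally $N$ dwarfs all of this.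

## 7. An unconditional basis as a pair of matrices

Assume, for contradiction, that $(I-P)(X)$ has an unconditional basis. After renorming and normalizing, there is a space $U$ with a normalized $1$-unconditional basis $(u_b)_{b\in J}$, isomorphic to $(I-P)(X)$. Let $T:X\to U$ be $I-P$ followed by the isomorphism, and $S:U\to X$ the inverse isomorphism. Then
$$ST=I-P,\qquad TS=I_U. \tag{7.1}$$
Fix an integer $m\ge\max(\|S\|,\|T\|,1)$ and put $C=m$, so $\|S\|,\|T\|\le C$. From now on $p,k,N,D,d,q=q_{m+1},\eta,\dots$ are the constants for this $m$. Write $R=R_{\Gamma_m}$, $\Gamma_<=\bigcup_{l<m}\Gamma_l$, $\Gamma_>=\bigcup_{l>m}\Gamma_l$, $R_>=R_{\Gamma_>}$, and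
$$T_{ba}=u_b^*(Te_a),\qquad S_{ab}=e_a^*(Su_b),\qquad \mathcal M_{ab}=S_{ab}T_{ba}\qquad(a\in\Gamma,\ b\in J).$$
The number $\mathcal M_{ab}$ measures how much of $u_b$ passes through the coordinate $a$. We have
$$\sum_a\mathcal M_{ab}=1,\quad\sum_a|\mathcal M_{ab}|\le C^2,\quad\sum_b|\mathcal M_{ab}|\le2C^2,\quad|S_{ab}|\le C,\quad|T_{ba}|\le2C. \tag{7.2}$$
Indeed, for a function $g$ on $\Gamma$ with $|g|\le1$, $\sum_ag(a)\mathcal M_{ab}=u_b^*T(gSu_b)$ has modulus at most $C^2$; a suitable unimodular $g$ gives the second claim, and $g=1$ gives $u_b^*TSu_b=1$. For unimodular $\omega=(\omega_b)$ with diagonal operator $D_\omega$ on $U$, $\sum_b\omega_b\mathcal M_{ab}=e_a^*SD_\omega Te_a$ has modulus at most $C\cdot C\cdot2$, since $\|e_a\|\le2$ and $\|e_a^*\|\le1$. The last two bounds use $\|u_b\|=1$, $\|u_b^*\|\le1$.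

**Fact F6.** For finite $F\subset J$, scalars $c_b$ and functions $g_b$ on $\Gamma$ with $|g_b|\le1$, let $\lambda_b=\sum_ag_b(a)\mathcal M_{ab}=u_b^*T(g_bSu_b)$. Then $\|\sum_Fc_b\lambda_bu_b\|\le C\,\mathbb E\|\sum_F\varepsilon_bc_bg_bSu_b\|$. Consequently, if $|\lambda_b|\ge\lambda>0$ on $F$, then
$$\Big\|\sum_Fc_bu_b\Big\|\le\frac C\lambda\,\mathbb E\Big\|\sum_F\varepsilon_bc_bg_bSu_b\Big\|.$$

*Proof.* Let $D_\varepsilon u_b=\varepsilon_bu_b$ on $F$. The vector $D_\varepsilon R_FT\big(\sum_{b'\in F}\varepsilon_{b'}c_{b'}g_{b'}Su_{b'}\big)$ equals $\sum_{b,b'\in F}\varepsilon_b\varepsilon_{b'}c_{b'}\,u_b^*T(g_{b'}Su_{b'})\,u_b$. Its expectation is $\sum_Fc_b\lambda_bu_b$, which gives the first claim. For the second, apply in $U$ the diagonal operator with multipliers $1/\lambda_b$. It has norm $\le1/\lambda$ on $[u_b:b\in F]$ because $(u_b)$ is $1$-unconditional. $\square$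

F6 says that if each $u_b$ has a fixed share of its mass on the part of $\Gamma$ selected by $g_b$, then norms in $U$ can be bounded by looking at that part only. This is where unconditionality of the hypothetical basis is used most heavily.

**Fact F7.** $(\sum|c_b|^2)^{1/2}\le2C^2\|\sum c_bu_b\|$. Hence $\sum_b|T_{ba}|^2\le16C^6$ for every $a$.

*Proof.* For finite sums, $\|\sum c_bu_b\|=\|\sum\varepsilon_bc_bu_b\|\ge C^{-1}\|\sum\varepsilon_bc_bSu_b\|$. Averaging and using F3, F4,
$$\Big\|\sum c_bu_b\Big\|\ge\frac1{2C}\Big(\sum|c_b|^2\|Su_b\|^2\Big)^{1/2}\ge\frac1{2C^2}\Big(\sum|c_b|^2\Big)^{1/2},$$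
because $1=\|TSu_b\|\le C\|Su_b\|$. Pass to the limit for infinite sums. Apply this to $Te_a$, with $\|Te_a\|\le2C$. $\square$

## 8. Isolating the $m$-th group

Let $\lambda^<_b,\lambda_b,\lambda^>_b$ be the sums of $\mathcal M_{ab}$ over $a$ in $\Gamma_<,\Gamma_m,\Gamma_>$. By (7.2), $\lambda^<_b+\lambda_b+\lambda^>_b=1$. Put
$$J_<=\{|\lambda_b^<|\ge\tfrac14\},\qquad J_>=\{b\notin J_<:|\lambda^>_b|\ge\tfrac14\},\qquad J_\bullet=J\setminus(J_<\cup J_>).$$
Then $|\lambda_b|\ge\frac12$ on $J_\bullet$. Since $|\Gamma_<|=d$, $|\Gamma_m|=D$ and $\sum_b|\mathcal M_{ab}|\le2C^2$, we get $\frac14|J_<|\le2C^2d$ and $\frac12|J_\bullet|\le2C^2D$, that is,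
$$|J_<|\le8C^2d,\qquad|J_\bullet|\le4C^2D.$$

**Step 1: basis vectors living in other groups contribute almost nothing to group $m$.** The reason is that $\Gamma_<$ has tiny dimension $d$, and that sums of $D$ vectors in $\Gamma_>$ grow only like $D^{1/q}$, less than $D^{1/p}$. We measure "almost nothing" in trace norm, because later we count dimensions by traces. *Claim: the matrix $\mathcal L=RSR_{J_<\cup J_>}TR$ on $\Gamma_m$ satisfies $\|\mathcal L\|_1\le N/(100k)$.*

Let $x_\varepsilon=\sum_{a\in\Gamma_m}\varepsilon_ae_a$ and let $F\subset J_>$ be finite. Apply F6 with $g_b=1_{\Gamma_>}$, $\lambda=\frac14$, $c_b=\sum_{a\in\Gamma_m}\varepsilon_aT_{ba}$: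
$$\|R_FTx_\varepsilon\|\le4C\,\mathbb E_{\varepsilon'}\Big\|\sum_{a\in\Gamma_m}\varepsilon_aY_a(\varepsilon')\Big\|,\qquad Y_a(\varepsilon')=R_>S\sum_{b\in F}\varepsilon'_bT_{ba}u_b,\qquad\|Y_a(\varepsilon')\|\le C\|Te_a\|\le2C^2.$$
Take $\mathbb E_\varepsilon$ and use F2 on $\Gamma_>$ with $r=q=q_{m+1}$: $\mathbb E\|R_FTx_\varepsilon\|\le4C\cdot2\cdot2C^2D^{1/q}=16C^3D^{1/q}$. Let $F$ increase to $J_>$. There are finitely many sign patterns, and for each of them $R_FTx_\varepsilon\to R_{J_>}Tx_\varepsilon$ in norm, so $\mathbb E\|R_{J_>}Tx_\varepsilon\|\le16C^3D^{1/q}$.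

Let $\mathcal L_>=RSR_{J_>}TR$. The trace norm is at most the sum of the $\ell_2$-norms of the rows; by Khintchine on each row, then Hölder on $D$ coordinates, then F1,
$$\|\mathcal L_>\|_1\le2\,\mathbb E\|\mathcal L_>x_\varepsilon\|_{\ell_1}\le2D^{1-1/p}\,\mathbb E\|\mathcal L_>x_\varepsilon\|_{\ell_p}\le2D^{1-1/p}\,C\cdot16C^3D^{1/q}=32C^4D^{1-(1/p-1/q)}.$$
The part of $\mathcal L$ through $J_<$ has rank at most $|J_<|\le8C^2d$. On $\Gamma_m$ we have $\|x\|\le k\|x\|_{\ell_p}\le kD^{1/2}\|x\|_{\ell_2}$ and $\|\cdot\|_{\ell_2}\le\|\cdot\|_{\ell_p}\le\|\cdot\|$, so this part has norm at most $C^2kD^{1/2}$ on $\ell_2(\Gamma_m)$ and trace norm at most $8C^4dkD^{1/2}$. Add and use (N1). $\square$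

Hence, with the finite matrices $\mathcal S=(S_{ab})_{a\in\Gamma_m,b\in J_\bullet}$ and $\mathcal T=(T_{ba})_{b\in J_\bullet,a\in\Gamma_m}$, the identity $ST=I-P$ becomes
$$\mathcal S\mathcal T=R(I-P)R-\mathcal L. \tag{8.1}$$

**Step 2: there are hardly more than $(k-1)N$ basis vectors in group $m$.** This is the upper bound that will leave some type short of basis vectors. *Claim: $|J_\bullet|\le(k-1)N+\frac N{10}$, which is $\le D$.*

The trace of $R(I-P)R$ is $kN-N=(k-1)N$, and $\operatorname{tr}\mathcal S\mathcal T=\sum_{J_\bullet}\lambda_b$. So (8.1) gives $\sum_{J_\bullet}\lambda_b=(k-1)N-\operatorname{tr}\mathcal L$. As $\lambda_b^<+\lambda_b+\lambda_b^>=1$,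
$$|J_\bullet|\le(k-1)N+\|\mathcal L\|_1+\sum_{J_\bullet}|\lambda_b^<|+\sum_{J_\bullet}|\lambda_b^>|,\qquad\sum_b|\lambda_b^<|\le2C^2d.$$
It remains to bound the sum of $|\lambda_b^>|$. On $J_\bullet$ we know only $|\lambda_b^>|<\frac14$, which is not enough. Let $\epsilon_0=1/(400C^2k)$, $F=\{b\in J_\bullet:|\lambda_b^>|\ge\epsilon_0\}$, $f=|F|$. By F6 (with $g_b=1_{\Gamma_>}$, $c_b=1$, $\lambda=\epsilon_0$) and F2,
$$\Big\|\sum_Fu_b\Big\|\le\frac C{\epsilon_0}\,\mathbb E\Big\|\sum_F\varepsilon_bR_>Su_b\Big\|\le\frac{2C^2}{\epsilon_0}f^{1/q}.$$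
On the other hand $|\lambda_b|\ge\frac12$ on $F$. By Cauchy–Schwarz with F7, Khintchine, Hölder and F1,
$$\frac f2\le\sum_F|\lambda_b|\le\sum_{a\in\Gamma_m}\Big(\sum_F|S_{ab}|^2\Big)^{1/2}4C^3\le8C^3D^{1-1/p}\,\mathbb E\Big\|RS\sum_F\varepsilon_bu_b\Big\|_{\ell_p}\le8C^4D^{1/p^*}\Big\|\sum_Fu_b\Big\|\le\frac{16C^6}{\epsilon_0}D^{1/p^*}f^{1/q}.$$
So $f^{1/q^*}\le\frac{32C^6}{\epsilon_0}D^{1/p^*}$, that is, $f\le(32C^6/\epsilon_0)^{q^*}D^{q^*/p^*}=(12800\,C^8k)^{q^*}D^{q^*/p^*}$. Since $|\lambda_b^>|\le C^2$ always and $|J_\bullet|\le4C^2D$,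
$$\sum_{J_\bullet}|\lambda_b^>|\le\epsilon_0\cdot4C^2D+C^2f=\frac N{100}+C^2f.$$
With Step 1 and (N2), the total error is at most $\frac N{100k}+\frac N{100}+\frac N{20}\le\frac N{10}$. $\square$

## 9. Large entries, and a type with too few basis vectors

**Step 3: all but a few $u_b$ have most of their mass on few, large entries.** We need this to assign types to the $u_b$, and also to have entries bounded below later, when the window $I_i$ comes into play.

By F1, $\sum_{a\in\Gamma_m}|S_{ab}|^p\le\|RSu_b\|^p\le C^p$. Hence $\|\mathcal S\|_{HS}^2\le C^2|J_\bullet|\le C^2D$. The part $\mathcal S^s$ of $\mathcal S$ with entries of modulus $<\eta$ satisfies $\|\mathcal S^s\|_{HS}^2\le\eta^{2-p}C^pD\le\eta^{1/2}C^2D$, because $2-p>\frac12$. By F7, $\|\mathcal T\|^2_{HS}\le16C^6D$. Put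
$$\Lambda_b=\{a\in\Gamma_m:|S_{ab}|\ge\eta\}.$$
By Cauchy–Schwarz over all pairs $(a,b)$ and the choice of $\eta$,
$$\sum_{b\in J_\bullet}\sum_{a\in\Gamma_m\setminus\Lambda_b}|\mathcal M_{ab}|\le\|\mathcal S^s\|_{HS}\|\mathcal T\|_{HS}\le4C^4\eta^{1/4}kN\le\frac N{1000k}.$$
So the exceptional set $J^0=\{b\in J_\bullet:\sum_{a\in\Gamma_m\setminus\Lambda_b}|\mathcal M_{ab}|\ge\frac18\}$ has $|J^0|\le\frac{8N}{1000k}\le\frac N{100k}$. For $b\in J_\bullet\setminus J^0$,
$$\mu_b:=\sum_{a\in\Lambda_b}|\mathcal M_{ab}|\ge|\lambda_b|-\tfrac18\ge\tfrac12-\tfrac18=\tfrac38.$$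

*Degrees.* The incidence relation $a\in\Lambda_b$ is sparse in both directions. First, $|\Lambda_b|\le(C/\eta)^p\le\Delta$. Second, for $a\in\Gamma_m$ let $F=\{b\in J_\bullet:a\in\Lambda_b\}$, $f=|F|$. For suitable unimodular $\omega_b$,
$$\eta f\le\Big|e_a^*S\sum_F\omega_bu_b\Big|\le C\Big\|\sum_Fu_b\Big\|=C\,\mathbb E\Big\|TS\sum_F\varepsilon_bu_b\Big\|\le C^2\,\mathbb E\Big\|\sum_F\varepsilon_bSu_b\Big\|\le2C^3f^{1/q_1},$$
the last by F2 with $r=q_1$, which is allowed on all of $\Gamma$. So $f\le(2C^3/\eta)^{q_1^*}=d_1\le\Delta$.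

*Lower $p$-estimate.* We also need the columns of $\mathcal T$ to be bounded in $\ell_p$, not just in $\ell_2$ as in F7, in order to truncate them later. For $b\in J_\bullet\setminus J^0$ choose $a(b)\in\Lambda_b$ (possible since $\mu_b>0$). The map $b\mapsto a(b)$ is at most $d_1$-to-one. For each $a$,
$$\Big(\sum_b|c_bS_{ab}|^2\Big)^{1/2}\ge\eta\max_{a(b)=a}|c_b|\ge\eta\,d_1^{-1/p}\Big(\sum_{a(b)=a}|c_b|^p\Big)^{1/p}.$$
As in F7, F3 and F1 give
$$\Big\|\sum_{b\in J_\bullet\setminus J^0}c_bu_b\Big\|\ge\frac1{2C}\Big\|\Big(\big(\sum_b|c_bS_{ab}|^2\big)^{1/2}\Big)_{a\in\Gamma_m}\Big\|_{\ell_p}\ge\frac\eta{2C}d_1^{-1/p}\Big(\sum_b|c_b|^p\Big)^{1/p}.$$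
Take $c_b=T_{ba}$; the left side is then at most $\|Te_a\|\le2C$. So
$$\sum_{b\in J_\bullet\setminus J^0}|T_{ba}|^p\le d_1(4C^2/\eta)^p\le D_1\qquad(a\in\Gamma_m). \tag{9.1}$$

**Step 4: a pigeonhole argument finds a type $i$ served by too few basis vectors.** This produces a subspace of type-$i$ vectors on which $I-P$ must factor through basis vectors that live partly on other types.

Let $\mu_b^i=\sum_{a\in\Lambda_b,\ \text{type }i}|\mathcal M_{ab}|$ and $J_i=\{b\in J_\bullet\setminus J^0:\mu_b-\mu_b^i<\frac3{16}\}$, the vectors mostly of type $i$. If $b\in J_i$, then $\mu_b^i>\mu_b-\frac3{16}\ge\frac12\mu_b$. This cannot happen for two types, so the $J_i$ are pairwise disjoint. Therefore, by Step 2,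
$$\sum_{i\le k}|J_i\cup J^0|\le|J_\bullet|+(k-1)|J^0|\le(k-1)N+\tfrac N{10}+\tfrac N{100}\le kN-0.8N,$$
and we can fix $i$ with $|J_i\cup J^0|\le N-0.8N/k$. Put $J'=J_\bullet\setminus(J_i\cup J^0)$. By definition,
$$\sum_{a\in\Lambda_b,\ a\text{ not of type }i}|\mathcal M_{ab}|\ge\tfrac3{16}\qquad(b\in J'). \tag{9.2}$$

Let $R_i$ be the restriction to the $N$ coordinates of type $i$ in $\Gamma_m$. We identify their span with $\mathbb K^N$ ($\mathbb K$ the scalar field), write $e_n$ for $e_{(m,n,i)}$, and $T_{bn}$ accordingly. Let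
$$\alpha=R_{J'}\mathcal TR_i,\qquad\beta=R_i\mathcal SR_{J'},\qquad G=\beta\alpha .$$
Let $E\subset\mathbb K^N$ be the kernel of $x\mapsto R_{J_i\cup J^0}\mathcal Tx$. It has dimension $r\ge N-|J_i\cup J^0|\ge0.8N/k$. Let $Q$ be the orthogonal projection of $\ell_2^N$ onto $E$. For $u\in E$ we have $\mathcal Tu=R_{J'}\mathcal Tu$, hence $Gu=R_i\mathcal S\mathcal Tu$. Since $R_iPu=u/k$ for $u$ of type $i$, (8.1) gives $Gu=(1-\frac1k)u-R_i\mathcal Lu$. Taking the trace of $GQ$, Step 1 and $\frac N{100k}\le\frac r{80}$ give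
$$|\operatorname{tr}(GQ)|\ge(1-\tfrac1k)r-\|\mathcal L\|_1\ge0.99r-\tfrac N{100k}\ge0.9r. \tag{9.3}$$

## 10. Thinning the factorization through other types

Now we would like to finish as follows. Take $s=s_i$ indices $n$ with $Ge_n\approx e_n$. The sum of these $e_n$ has norm at least $\frac14(ks)^{1/p}$ (Section 2). But $G$ passes through the vectors $\alpha e_n$, which are combinations of $u_b$, $b\in J'$. By F6 and (9.2), norms of such combinations can be computed on types other than $i$, where $s$ disjoint pieces of bounded norm should cost only a constant times $s^{1/p}$. As $k^{1/p}$ is much larger than any fixed power of $C$ involved, this would be a contradiction.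

This argument stops at two places. The first is the sentence "take indices $n$ with $Ge_n\approx e_n$". We know $G\approx(1-\frac1k)I$ only on $E$, whose dimension may be as small as about $N/k$, and $E$ may be far from every $e_n$. If $k$ divides $N$ and $E$ is spanned by the indicators of $N/k$ disjoint $k$-sets, then $Qe_n$ has $k$ entries equal to $1/k$ and $\ell_2$-norm only $k^{-1/2}$. All that survives is the trace inequality (9.3), and it tells us only that a column of $G$ has on average an $\ell_2$-norm squared of order $1/k$, possibly spread over many entries. The second place is that the pieces $\alpha e_n$ overlap and have arbitrarily small entries, so they are neither disjoint nor inside the window $I_i$, where Lemma 1(3) compares the other types with $t^p$.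

Both difficulties can be handled because traces against $Q$ are insensitive to perturbations small in the Hilbert–Schmidt norm. So small entries may be discarded, and what remains is sparse. For the first difficulty, we shall show that a typical column of the thinned $G$ has $\ell_2$-norm squared at most of order $C^8k^{-2/p}$. As $p<2$ this is much smaller than $1/k$: the bump wins $k^{2/p}$ while the pigeonhole lost only $k$.

**Step 5: replace $G$ by a sparse matrix $H^l$ with $\|H^l\|_{HS}^2\ge0.5\,N/k$.**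

*Truncating $\alpha$.* Split $\alpha=\alpha^l+\alpha^s$, where $\alpha^l$ contains the entries of modulus $\ge\eta_2$. By (9.1), $\|\alpha^s\|_{HS}^2\le\eta_2^{2-p}D_1N\le\eta_2^{1/2}D_1N$, and $\|\beta\|_{HS}\le\|\mathcal S\|_{HS}\le C\sqrt{kN}$. So by the choice of $\eta_2$,
$$|\operatorname{tr}(\beta\alpha^sQ)|\le\|\beta\|_{HS}\|\alpha^s\|_{HS}\le Ck^{1/2}\eta_2^{1/4}D_1^{1/2}N\le\frac N{1000k}\le0.002r.$$
Let $\Omega_n=\{b\in J':|T_{bn}|\ge\eta_2\}$. Then $\alpha^le_n=R_{\Omega_n}Te_n$ and $\|\alpha^le_n\|\le2C$. By F7, $|\Omega_n|\le16C^6/\eta_2^2\le\Delta$. Each $b$ lies in at most $\Delta$ of the sets $\Omega_n$: if $F=\{n:b\in\Omega_n\}$, $f=|F|$, then applying $u_b^*T$ to $\sum_F\omega_ne_n$ with suitable unimodular $\omega_n$ gives $\eta_2f\le C\|1_F\|\le Ckf^{1/p}$, so $f\le(Ck/\eta_2)^{p^*}\le\Delta$.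

*Truncating $H$.* Let $H=\beta\alpha^l$, that is, $He_n=R_iS\alpha^le_n$, so $\|He_n\|_{\ell_p}\le\|S\alpha^le_n\|\le2C^2$. Split $H=H^l+H^s$ at threshold $\eta_3$. Then
$$\|H^s\|_{HS}^2\le\eta_3^{2-p}(2C^2)^pN\le4C^4\eta_3^{1/2}N\le\frac N{10^4k},\qquad|\operatorname{tr}(H^sQ)|\le\sqrt{\tfrac N{10^4k}}\,\sqrt r\le0.012r,$$
the last because $N/k\le r/0.8$. Since $G=\beta\alpha^s+H^s+H^l$, (9.3) gives $0.8r\le|\operatorname{tr}(H^lQ)|\le\|H^l\|_{HS}\sqrt r$, so
$$\|H^l\|_{HS}^2\ge0.64\,r\ge0.5\,\frac Nk. \tag{10.1}$$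

*Sparsity of $H^l$.* Each column of $H^l$ has at most $(2C^2/\eta_3)^p\le L_0$ nonzero entries. Each row has at most $\Delta'$. To see this, let $F$ be the set of nonzero positions in row $a$. Each $\Omega_n$ meets at most $\Delta^2$ other sets $\Omega_{n'}$ (it has at most $\Delta$ elements, each in at most $\Delta$ sets), so by greedy coloring $F$ splits into at most $\Delta^2+1$ classes, the sets $\Omega_n$ within a class being disjoint. For the largest class $F'$, $f'=|F'|$, and suitable unimodular $\omega_n$,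
$$\eta_3f'\le\Big|e_a^*S\sum_{F'}\omega_n\alpha^le_n\Big|\le C\Big\|\Big(\sum_{n\in F'}R_{\Omega_n}TR_{\{n\}}\Big)\sum_{F'}\omega_ne_n\Big\|\le C\cdot C\,\|1_{F'}\|\le C^2kf'^{1/p},$$
where the third inequality is F5. So $f'\le(C^2k/\eta_3)^{p^*}$ and $|F|\le(\Delta^2+1)f'\le\Delta'$.

## 11. Columns tested $s_i$ coordinates at a time

The columns of $H^l$ may be spread over any number $L\le L_0$ of entries, as in the example with $Q$ above. So we control them by their decreasing rearrangement.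

**Step 6: few columns have a large $L$-th entry.** This step uses the bump. Let $g_1(n)\ge\dots\ge g_{l(n)}(n)$ be the moduli of the nonzero entries of the $n$-th column of $H^l$, $\kappa=400C^4k^{-1/p}$, and
$$B_L=\{n:l(n)\ge L,\ g_L(n)>\kappa L^{-1/p}\}\qquad(1\le L\le L_0).$$
*Claim: $|B_L|\le\Delta_*s_i$.*

Suppose not, and write $s=s_i$.

*Choosing disjoint columns.* For $n\in B_L$ let $\Lambda^n$ be a set of $L$ type-$i$ coordinates carrying $L$ largest entries of $H^le_n$, and
$$\Theta_n=\{a\in\Gamma_m\text{ not of type }i:\ a\in\Lambda_b\text{ for some }b\in\Omega_n\}.$$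
Say that $n\ne n'$ are in conflict if $\Omega_n\cap\Omega_{n'}$, $\Lambda^n\cap\Lambda^{n'}$ or $\Theta_n\cap\Theta_{n'}$ is nonempty. Fix $n$ and count its conflicts.

* $\Omega_n$ has at most $\Delta$ elements, each in at most $\Delta$ sets $\Omega_{n'}$: at most $\Delta^2$ conflicts.
* $\Lambda^n$ has $L\le L_0$ elements, each in at most $\Delta'$ sets $\Lambda^{n'}$ by the row bound for $H^l$: at most $L_0\Delta'$ conflicts.
* $\Theta_n$ has at most $\Delta\cdot\Delta$ elements. Each $a$ lies in $\Lambda_b$ for at most $d_1\le\Delta$ indices $b\in J'$, and each such $b$ lies in at most $\Delta$ sets $\Omega_{n'}$: at most $\Delta^4$ conflicts.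

So each $n$ has at most $\Delta_*-1$ conflicts. Choosing greedily (each choice removes at most $\Delta_*$ indices) from $|B_L|>\Delta_*s$ indices, we get a conflict-free $\omega\subset B_L$ with $|\omega|=w:=\lfloor s/L\rfloor$. Put $v=wL\le s$. As $s\ge\Xi\ge2L_0\ge2L$, we have $v>s-L\ge s/2$, and $s/(2L_0)\le w\le s$. Let
$$z=\sum_{n\in\omega}\alpha^le_n .$$

*Upper bound for $\|z\|$, computed off type $i$.* The sets $\Omega_n$ ($n\in\omega$) are disjoint, so the coefficients of $z$ are $T_{bn}$ for $b\in\Omega_n$. Apply F6 to $F=\bigcup_\omega\Omega_n\subset J'$, with $g_b$ supported on $\{a\in\Lambda_b:a\text{ not of type }i\}$ and unimodular there with $g_b(a)\mathcal M_{ab}=|\mathcal M_{ab}|$. By (9.2), $\lambda_b\ge\frac3{16}$. With F3,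
$$\|z\|\le\frac{16C}3\,\mathbb E\Big\|\sum_{n\in\omega}\sum_{b\in\Omega_n}\varepsilon_bT_{bn}g_bSu_b\Big\|\le\frac{32C}3\Big\|\sum_{n\in\omega}h_n\Big\|,$$
$$h_n(a)=\Big(\sum_{b\in\Omega_n,\ a\in\Lambda_b}|T_{bn}|^2|S_{ab}|^2\Big)^{1/2}\ (a\in\Theta_n),\qquad h_n=0\text{ off }\Theta_n.$$
(The square function is $\sum_\omega h_n$ because the $\Theta_n$ are disjoint.) So the $h_n$ are disjointly supported on coordinates of $\Gamma_m$ not of type $i$. By F1 and F3,
$$\|h_n\|_{\ell_p}\le\|h_n\|\le2\,\mathbb E\Big\|S\sum_{b\in\Omega_n}\varepsilon_bT_{bn}u_b\Big\|\le2C\|\alpha^le_n\|\le4C^2 .$$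
The nonzero values of $h_n$ lie in $[\eta\eta_2,4C^2]$: the lower bound is where both truncations are used. Let $\varrho=8C^2w^{1/p}$. Since $s/(2L_0)\le w\le s$, all nonzero values of $h_n/\varrho$ lie in
$$\Big[\frac{\eta\eta_2}{8C^2}s^{-1/p},\ \frac12\Big(\frac{2L_0}s\Big)^{1/p}\Big]\subset[a_-s^{-1/p},a_+s^{-1/p}]=I_i .$$
Lemma 1(3) applies to all of them and gives
$$\rho\Big(\sum_\omega h_n/\varrho\Big)\le2\sum_\omega\|h_n\|_{\ell_p}^p\varrho^{-p}\le2w\,(4C^2)^p(8C^2)^{-p}w^{-1}=2^{1-p}\le1 .$$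
So $\|\sum_\omega h_n\|\le8C^2w^{1/p}$ and $\|z\|\le\frac{32C}3\cdot8C^2w^{1/p}\le100C^3w^{1/p}$.

*Lower bound, computed on type $i$.* The operator $S'=\sum_{n\in\omega}R_{\Lambda^n}SR_{\Omega_n}$ has $\|S'\|\le C$ by F5. Since $R_{\Omega_n}z=\alpha^le_n$,
$$S'z=\sum_{n\in\omega}R_{\Lambda^n}S\alpha^le_n=\sum_{n\in\omega}R_{\Lambda^n}He_n,$$
and $H$ and $H^l$ agree on the positions $\Lambda^n$. So $S'z$ has $v=wL$ type-$i$ coordinates of modulus $>\kappa L^{-1/p}$. Since $\|S'z\|\le100C^4w^{1/p}$, we get $v\,M_{m,i}(t)\le1$ for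
$$t=\frac{\kappa L^{-1/p}}{100C^4w^{1/p}}=\frac4{(kv)^{1/p}}\ge\frac4{(ks)^{1/p}}=t_i .$$
But by Lemma 1(4), $vM_{m,i}(t)\ge vM_{m,i}(t_i)\ge2v/s>1$, a contradiction. This proves the claim. $\square$

**Step 7: the thinned matrix is too small.** We now contradict (10.1). Let $B=\bigcup_{L\le L_0}B_L$; by Step 6, $|B|\le L_0\Delta_*s_i$. For $n\notin B$ we have $g_L(n)\le\kappa L^{-1/p}$ for every $L\le l(n)$, so the squared $\ell_2$-norm of the $n$-th column of $H^l$ is at most
$$\kappa^2\sum_{L\ge1}L^{-2/p}\le\kappa^2\sum_{L\ge1}L^{-4/3}\le\kappa^2\Big(1+\int_1^\infty x^{-4/3}dx\Big)=4\kappa^2,$$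
because $p<\frac32$. For $n\in B$ it is at most $\|He_n\|_{\ell_p}^2\le(2C^2)^2$. Since $k^{-2/p}\le k^{-4/3}$ and $k^{1/3}=10^8C^8$, and by (N3),
$$\|H^l\|_{HS}^2\le4\kappa^2N+4C^4L_0\Delta_*s_i\le\frac Nk\big(640000\,C^8k^{-1/3}\big)+\frac N{100k}\le0.02\,\frac Nk .$$
This contradicts (10.1). Hence $(I-P)(X)$ has no unconditional basis. Together with Lemma 2 and the properties of $X$ in Section 2 this proves Theorem 3, and both assertions of the conjecture are false. $\blacksquare$

## 12. Uniform convexity of $X$, and a contractive version of $P$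

Two additional properties, not used above.

*Convexity.* The space $X$ is $q_1$-convex and $2$-concave as a lattice, with constants $1$. The second is F4. For the first, normalize $\sum c_l^{q_1}=1$ with $c_l=\|f_l\|>0$. By Lemma 1(5) with $r=q_1$, $\rho\big((\sum c_l^{q_1}|f_l/c_l|^{q_1})^{1/q_1}\big)\le\sum c_l^{q_1}\rho(f_l/c_l)=1$, so $\|(\sum|f_l|^{q_1})^{1/q_1}\|\le1=(\sum\|f_l\|^{q_1})^{1/q_1}$. As $1<q_1\le2$, $X$ is uniformly convex, hence superreflexive (Lindenstrauss–Tzafriri, *Classical Banach Spaces II*, Thm. 1.f.1).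

*Norm one.* The projection can be made contractive while the basis stays $1$-unconditional. Put $|||f|||=\max(\|f\|,\|P|f|\,\|)$. Since $P$ is positive, this is a lattice norm, and $\|f\|\le|||f|||\le2\|f\|$. As $|Pf|$ is constant on blocks, $P|Pf|=|Pf|$. Also $|Pf|\le P|f|$. So $|||Pf|||=\|Pf\|\le\|P|f|\,\|\le|||f|||$. The norms are equivalent, so $(I-P)(X)$ still has no unconditional basis.
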